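
\newtheorem{theorem}{Theorem}[section]
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\theoremstyle{definition}
\newtheorem{remark}[theorem]{Remark}

\title[Counting the surfaces of a Kleinian group]{Counting the surfaces of a finitely generated Kleinian group:\\ counterexamples to a conjecture of Maskit}


\begin{abstract}
Let $\Gamma$ be a non-elementary Kleinian group with $N$ generators and nonempty region of discontinuity $\Omega$, and let $K$ be the number of components of $\Omega/\Gamma$. Maskit conjectured that $K\le 2(N-1)$. We construct a group with $N=3$ and $K=5$, and for every $N\ge 3$ a group with $K=3N-4$. The groups are orientation-preserving subgroups of reflection groups, in which a parity argument saves generators. We also record which bounds of the form $K\le \mathrm{const}\cdot(N-1)$ do hold: $18(N-1)$ always, $5(N-1)$ if there are no elements of order $2$, and $2(N-1)$ if there is no torsion.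
\end{abstract}


\section{Introduction}

\subsection{The question}
A Kleinian group is a discrete subgroup $\Gamma$ of $\mathrm{PSL}(2,\mathbb C)$. It acts by isometries on hyperbolic space $\mathbb H^3$ and by M\"obius transformations on the Riemann sphere $\hat{\mathbb C}=\partial\mathbb H^3$. Its region of discontinuity $\Omega$ is the set of points of $\hat{\mathbb C}$ having a neighborhood $U$ with $gU\cap U\ne\emptyset$ for only finitely many $g\in\Gamma$; we assume that $\Omega\neq\emptyset$. The complement $\Lambda$ of $\Omega$ is the limit set, and $\Gamma$ is non-elementary if $\Lambda$ has more than two points. In that case each component $\Delta$ of $\Omega$ carries its Poincar\'e metric of curvature $-1$.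

Suppose that $\Gamma$ is non-elementary and generated by $N$ elements. By Ahlfors' finiteness theorem $\Omega/\Gamma$ is a finite union of Riemann surfaces of finite type. Each of them has the form $\Delta_j/\Gamma_j$, where $\Delta_j$ is a component of $\Omega$ and $\Gamma_j$ its stabilizer, and it has a hyperbolic area, namely the area of a fundamental domain for $\Gamma_j$ in $\Delta_j$. If $\Gamma_j$ has elliptic elements, this is the area of the quotient as an orbifold. Bers' area theorem says that
\begin{equation}\label{eq:bersarea}
\operatorname{Area}(\Omega/\Gamma)\le 4\pi(N-1).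
\end{equation}
So $N$ controls the total area. Does it control the number $K$ of components equally well?

If $\Gamma$ is torsion-free, a component of genus $g$ with $n$ punctures has area $2\pi(2g-2+n)\ge 2\pi$, and \eqref{eq:bersarea} gives $K\le 2(N-1)$. Equality occurs: the congruence subgroup $\Gamma(2)$ of $\mathrm{PSL}(2,\mathbb Z)$ is generated by two elements, and its quotient $\Omega/\Gamma(2)$ consists of two thrice-punctured spheres. Maskit conjectured that $K\le 2(N-1)$ without any assumption on torsion.

With torsion, area no longer settles the matter: the sphere with cone points of orders $2,3,7$ has area only $\pi/21$. The following count shows why $2(N-1)$ is nevertheless a natural guess, and where to look for a counterexample. Take $n$ planes in $\mathbb H^3$ that bound a polyhedron whose edges all meet $\mathbb H^3$, whose vertices all lie beyond the sphere at infinity and all have valence three, and whose dihedral angles are of the form $\pi/m$. The reflections in the planes generate a discrete group $W$; let $\Gamma$ be its orientation-preserving subgroup. The polyhedron meets the sphere at infinity in one triangular region for each vertex,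 and each of these contributes one component to $\Omega/\Gamma$. By Euler's formula there are $2n-4$ vertices. On the other hand $\Gamma$ is generated by the $n-1$ products $r_1r_j$ of reflections. With $N=n-1$ we get
\[
K=2n-4=2(N-1).
\]
This family reaches the conjectured bound exactly, so \emph{as soon as one such $\Gamma$ can be generated by fewer than $n-1$ elements, the conjecture fails.} There is even room for one vertex of valence four: then $K=2n-5$, and if $N=n-2$ generators suffice, $K=2N-1$ still exceeds $2(N-1)$. Both kinds of polyhedra occur below; our first example is of the second kind.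

\subsection{Results}

\begin{theorem}\label{thm:one}
There is a non-elementary Kleinian group $\Gamma$ generated by $3$ elements such that $\Omega/\Gamma$ has exactly $5$ components. They are spheres: three with cone points of orders $2,5,5$, one with cone points of orders $3,5,5$, and one with cone points of orders $2,2,2,3$.
\end{theorem}

Since $5>4=2(N-1)$, this disproves the conjecture. The area of a sphere with cone points of orders $\nu_i$ is $2\pi\bigl(-2+\sum(1-\frac1{\nu_i})\bigr)$, so the total area in Theorem~\ref{thm:one} is $3\cdot\frac{\pi}{5}+\frac{8\pi}{15}+\frac{\pi}{3}=\frac{22}{15}\pi$. This is far below the bound $8\pi$ of \eqref{eq:bersarea}.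

\begin{theorem}\label{thm:all}
For every $N\ge 3$ there is a non-elementary Kleinian group generated by $N$ elements for which $\Omega/\Gamma$ has exactly $K=3N-4$ components. Hence the conjecture fails for every $N\ge 3$, and no bound $K\le\alpha(N-1)+\beta$ with $\alpha<3$ holds for all $N$.
\end{theorem}

\begin{theorem}\label{thm:upper}
Let $\Gamma$ be a non-elementary Kleinian group generated by $N$ elements.
\begin{enumerate}
\item[(a)] $K\le 18(N-1)$.
\item[(b)] If $\Gamma$ has no elements of order $2$, then $K\le 5(N-1)$.
\item[(c)] If $\Gamma$ is torsion-free, then $K\le 2(N-1)$.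
\end{enumerate}
\end{theorem}

The bound (a) goes back to Ahlfors. Thus the best constant in a bound $K\le \mathrm{const}\cdot (N-1)$ lies between $3$ and $18$; we do not determine it. Theorem~\ref{thm:one} is proved from scratch. Theorem~\ref{thm:all} uses the theorem of Bao and Bonahon on hyperideal polyhedra \cite{BB}, and Theorem~\ref{thm:upper} uses an inequality of Bers for higher weights \cite{Bers}.

\subsection{Plan}
Section~\ref{sec:parity} contains the algebra: four mirrors in a cycle whose consecutive products have orders $2,2,2,m$ with $m$ odd cost only two generators instead of three. Section~\ref{sec:reflection} shows how to read $K$ off a polyhedron. Section~\ref{sec:first} applies both to five explicit planes. In Section~\ref{sec:all} cycles of four mirrors are chained so that each new cycle costs two generators and brings three mirrors, hence six new components; this explains the slope $3$ in Theorem~\ref{thm:all}. Section~\ref{sec:upper} proves Theorem~\ref{thm:upper}.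

\section{Saving a generator}\label{sec:parity}

Consider first a quadrilateral in the hyperbolic plane with angles $\frac\pi2,\frac\pi2,\frac\pi2,\frac\pi3$, with reflections $r_1,r_2,r_3,r_4$ in its sides, numbered so that $r_1r_2$, $r_2r_3$, $r_3r_4$ are rotations of order $2$ about corners and $y=r_1r_4$ is a rotation of order $3$. The obvious generators of the group of even words are $r_1r_2,r_1r_3,r_1r_4$. The products of opposite reflections, $p=r_1r_3$ and $q=r_2r_4$, are translations along the lines fixed by $r_2$ and $r_3$. Write $x_1=r_1r_2$, $x_2=r_2r_3$, $x_3=r_3r_4$, so that $p=x_1x_2$, $q=x_2x_3$ and $y=x_1x_2x_3$. Since the $x_i$ are involutions, $pq=x_1x_3$, and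
\[
y^2=(x_1x_2)(x_3x_1)(x_2x_3)=p\,q^{-1}p^{-1}\,q .
\]
The commutator of two translations is thus the \emph{square} of the rotation $y$. As $y$ has order $3$, its square is $y^{-1}$, so $y\in\langle p,q\rangle$, and then $x_1=yq^{-1}\in\langle p,q\rangle$: two generators suffice. The same argument works whenever $y$ has odd order.

\begin{lemma}\label{lem:parity}
Let $r_a,r_b,r_c,r_d$ be involutions in a group with
\[
(r_ar_b)^2=(r_br_c)^2=(r_cr_d)^2=1,\qquad (r_ar_d)^m=1,\quad m \text{ odd}.
\]
If a subgroup $H$ contains $p=r_ar_c$ and $q=r_br_d$, then $H$ contains all products of two of the four involutions.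
\end{lemma}

\begin{proof}
Put $x_1=r_ar_b$, $x_2=r_br_c$, $x_3=r_cr_d$ and $y=r_ar_d=x_1x_2x_3$. Then $x_i^2=1$, $p=x_1x_2$, $q=x_2x_3$. From $pq=x_1x_3$ we get $x_3x_1=(pq)^{-1}=q^{-1}p^{-1}$, hence $y^2=(x_1x_2)(x_3x_1)(x_2x_3)=p\,q^{-1}p^{-1}q\in H$. As $y^m=1$ with $m$ odd, $y=(y^2)^{(m+1)/2}\in H$. Since $y=x_1q$, also $r_ar_b=x_1=yq^{-1}\in H$. Now $H$ contains $r_ar_b$, $r_ar_c$ and $r_ar_d$, hence all products $r_ir_j=(r_ar_i)^{-1}(r_ar_j)$.
\end{proof}

For even $m$ the lemma is false: in $\mathbb Z/2\times\mathbb Z/2$ let $r_a=r_c$ and $r_b=r_d$ be the two standard generators. All relations hold, $p=q=1$, but $r_ar_b\ne1$.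

\section{Reflection groups and the components of $\Omega/\Gamma$}\label{sec:reflection}

\subsection{Setting}
We use the Klein model. Let $\mathbb B\subset\mathbb R^3$ be the closed unit ball, $\mathbb H^3$ its interior, and $S^2=\partial\mathbb B=\hat{\mathbb C}$. Hyperbolic planes are the nonempty intersections of Euclidean planes with $\mathbb H^3$, so hyperbolic convexity is Euclidean convexity. Isometries extend continuously to $\mathbb B$; the reflection in a plane acts on $S^2$ as the inversion in its ideal circle, and the angle between two crossing planes equals the angle between their ideal circles.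

Let $S$ be a nonempty finite set. For $s\in S$ let $\hat E_s\subset\mathbb B$ be a closed half-space together with its ideal boundary, let $\hat M_s$ be its bounding plane together with its ideal circle, let $E_s,M_s$ be the intersections of these sets with $\mathbb H^3$, and let $r_s$ be the reflection in $M_s$. Put
\[
\hat P=\bigcap_{s}\hat E_s,\quad P=\hat P\cap\mathbb H^3,\quad \hat F_s=\hat P\cap\hat M_s,\quad F_s=\hat F_s\cap\mathbb H^3,\quad R=\hat P\cap S^2 .
\]
The set $R$ is the part of the sphere at infinity seen by the polyhedron $P$. We shall assume the following.

\medskip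
\noindent\textbf{Condition (C).}
\begin{enumerate}
\item[(i)] $P$ has nonempty interior, and all $F_s$ are nonempty.
\item[(ii)] If $s\ne t$ and $\hat F_s\cap\hat F_t\neq\emptyset$, then $M_s$ and $M_t$ cross in $\mathbb H^3$ and the wedge $E_s\cap E_t$ has angle $\pi/m_{st}$ with an integer $m_{st}\ge2$.
\item[(iii)] $\hat F_s\cap\hat F_t\cap\hat F_u=\emptyset$ for distinct $s,t,u$.
\end{enumerate}
\medskip

By (iii) the polyhedron has no vertices in $\mathbb B$, so at most two faces meet at any point, and by (ii) the reflections in these faces generate a finite group. Both conditions are imposed on the closed faces $\hat F_s$, including their points at infinity. This is what gives uniform estimates on the noncompact set $P$ and puts the compact set $R$ inside $\Omega$.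

Let $W=\langle r_s:s\in S\rangle$ and let $\Gamma=W^+$ be its orientation-preserving subgroup. It consists of the words of even length in the $r_s$, has index $2$, and is generated by the products $r_sr_t$.

\subsection{The tiling}

\begin{lemma}\label{lem:tiling}
Under (C), $W$ is discrete, $\bigcup_{g\in W}gP=\mathbb H^3$, and $g\operatorname{int}P\cap\operatorname{int}P=\emptyset$ for $1\neq g\in W$.
\end{lemma}

This is a case of Poincar\'e's polyhedron theorem. We include a proof. Its idea is to glue the copies $gP$ abstractly, and to show that the glued space covers $\mathbb H^3$; since $\mathbb H^3$ is simply connected, there is no overlap.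

\begin{proof}
\emph{Step 1: a uniform $\varepsilon$.} There is $\varepsilon>0$ such that for every $x\in P$ the set $\{s:d(x,F_s)<\varepsilon\}$ is empty, a single element, or a pair $\{s,t\}$ with $\hat F_s\cap\hat F_t\ne\emptyset$. Otherwise, since $S$ is finite, there are a fixed triple, or a fixed pair with $\hat F_s\cap\hat F_t=\emptyset$, and points $x_k\in P$ whose distances to the corresponding $F_s$ tend to $0$. Pass to a subsequence with $x_k\to x\in\mathbb B$. Two sequences in $\mathbb H^3$ at distance tending to $0$ have the same limits in $\mathbb B$, so $x$ lies in all the corresponding closed sets $\hat F_s$. This contradicts (iii), or the choice of the pair.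

\emph{Step 2: near $x$, the polyhedron is a wedge.} For $x\in P$ and $0<\delta\le\varepsilon$ put
\[
S_\delta(x)=\{s:d(x,F_s)<\delta\},\quad D_\delta(x)=\langle r_s:s\in S_\delta(x)\rangle,\quad E_\delta(x)=\bigcap_{s\in S_\delta(x)}E_s
\]
(with $E_\delta(x)=\mathbb H^3$ if $S_\delta(x)=\emptyset$). By Step 1 and (ii), $D_\delta(x)$ is trivial, of order $2$, or dihedral of order $2m_{st}$, and $E_\delta(x)$ is a chamber for it. Hence every $D_\delta(x)$-orbit meets $E_\delta(x)$ in exactly one point, and the stabilizer in $D_\delta(x)$ of $y\in E_\delta(x)$ is generated by those $r_s$, $s\in S_\delta(x)$, with $y\in M_s$. Moreover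
\begin{equation}\label{eq:fold}
d(x,y)\le d(x,gy)\qquad (y\in E_\delta(x),\ g\in D_\delta(x)).
\end{equation}
Indeed $x\in P\subset E_\delta(x)$, and the segment from $x$ to $gy$ can be folded into the chamber, piece by piece, to give a path of the same length from $x$ to $y$. We claim that
\begin{equation}\label{eq:wedge}
B(x,\delta)\cap E_\delta(x)\subset P .
\end{equation}
Suppose $y\in B(x,\delta)\cap E_\delta(x)$ is not in $P$, and let $z$ be the last point of the segment $[x,y]$ in the closed convex set $P$. Some $E_t$ contains $z$ but not $y$, with $z\in M_t$, so $z\in F_t$. As $y\in E_\delta(x)$, we have $t\notin S_\delta(x)$. But $d(x,F_t)\le d(x,z)<\delta$, a contradiction.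

\emph{Step 3: the glued space.} For $y\in P$ let $W_y=\langle r_s:y\in F_s\rangle$. Give $W$ the discrete topology and let $\mathcal U=(W\times P)/\!\sim$, where $(g,y)\sim(g',y')$ iff $y=y'$ and $g^{-1}g'\in W_y$. Since $W_y$ fixes $y$, the map $\operatorname{dev}[g,y]=gy$ from $\mathcal U$ to $\mathbb H^3$ is well defined and continuous. The group $W$ acts on $\mathcal U$ by $h[g,y]=[hg,y]$, and $\operatorname{dev}$ is equivariant. Since $P$ is connected, $[g,y]=[gr_s,y]$ for $y\in F_s\ne\emptyset$, and the $r_s$ generate $W$, the space $\mathcal U$ is connected.

For $x\in P$ and $0<\delta\le\varepsilon$ write $D=D_\delta(x)$ and put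
\[
N_x^\delta=\{[g,y]: g\in D,\ y\in P,\ gy\in B(x,\delta)\}.
\]
If $g\in D$, $y\in P$ and $gy\in B(x,\delta)$, then $d(x,y)<\delta$ by \eqref{eq:fold}, so every $s$ with $y\in F_s$ lies in $S_\delta(x)$, and $W_y\subset D$. Hence \emph{every} representative $(g,y)$ of a point of $N_x^\delta$ has $g\in D$. It follows that the preimage of $N_x^\delta$ in $W\times P$ is $\{(g,y):g\in D,\ gy\in B(x,\delta)\}$, an open set, so $N^\delta_x$ is open.

We show that $\operatorname{dev}$ maps $N_x^\delta$ homeomorphically onto $B(x,\delta)$. It is onto: a point of $B(x,\delta)$ is $gy$ with $g\in D$, $y\in E_\delta(x)$; then $d(x,y)<\delta$ by \eqref{eq:fold}, and $y\in P$ by \eqref{eq:wedge}. It is injective: if $gy=g'y'$ with $g,g'\in D$ and $y,y'\in P\subset E_\delta(x)$, then $y=y'$, and $g^{-1}g'$ lies in the stabilizer of $y$ in $D$, which is generated by reflections $r_s$ with $y\in M_s\cap P=F_s$; so $[g,y]=[g',y']$. The inverse is continuous, because $B(x,\delta)$ is the union of its finitely many closed subsets $gP\cap B(x,\delta)$, $g\in D$, on each of which it is $z\mapsto[g,g^{-1}z]$.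

\emph{Step 4: $\mathcal U$ is Hausdorff.} Points with different images are separated by preimages. Let $[h,x]\ne[h',x']$ have the same image $z$. Choose $\delta\le\varepsilon$ so small that $D_\delta(x)=W_x$ and $D_\delta(x')=W_{x'}$. If some $[k,y]$ lies in $hN_x^\delta\cap h'N_{x'}^\delta$, then $k\in hW_x\cap h'W_{x'}$ by Step 3. Hence $k^{-1}z=x$ and $k^{-1}z=x'$, so $x=x'$ and $h^{-1}h'\in W_x$, that is $[h,x]=[h',x']$, a contradiction. So these two neighborhoods are disjoint.

\emph{Step 5: $\operatorname{dev}$ is a homeomorphism.} By Step 3 and equivariance, every $[h,x]\in\mathcal U$ has an open neighborhood mapped homeomorphically onto $B(hx,\varepsilon)$. Let $z\in\mathbb H^3$ and $B'=B(z,\varepsilon/2)$. If $u\in\mathcal U$ lies over a point of $B'$, then the ball of radius $\varepsilon$ about $\operatorname{dev}(u)$ contains $B'$, so $u$ lies in an open set (a sheet) mapped homeomorphically onto $B'$. Two sheets over $B'$ that meet coincide: the corresponding sections over the connected set $B'$ agree on a set which is open (as $\operatorname{dev}$ is a local homeomorphism), closed (as $\mathcal U$ is Hausdorff) and nonempty. Moreover, the image of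 $\operatorname{dev}$ is open, and it is closed because a ball $B'$ that meets it lies in it. Hence $\operatorname{dev}$ is a covering of the simply connected space $\mathbb H^3$ by a connected space, and therefore a homeomorphism.

Surjectivity says that the $gP$ cover. If $gy=y'$ with $y,y'\in\operatorname{int}P$, injectivity gives $[g,y]=[1,y']$, so $g\in W_{y'}=\{1\}$. Finally, an element of $W$ close to the identity moves a given point of $\operatorname{int} P$ to a point of $\operatorname{int}P$, hence is $1$; so $W$ is discrete.
\end{proof}

\subsection{The components}
For $\eta\in R$ let $S_\eta=\{s:\eta\in\hat M_s\}=\{s:\eta\in\hat F_s\}$ and $D_\eta=\langle r_s:s\in S_\eta\rangle$. By (C), $S_\eta$ has at most two elements and $D_\eta$ is finite.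

\begin{proposition}\label{prop:components}
Assume (C) and suppose that $R$ is nonempty and has finitely many components $R_1,\dots,R_n$. Then:
\begin{enumerate}
\item[(a)] The region of discontinuity of $\Gamma$ (and of $W$) is $\Omega=\bigcup_{g\in W}gR$.
\item[(b)] $\Omega/\Gamma$ has exactly $n$ components. The component belonging to $R_j$ is obtained from two copies of $R_j$ by identifying corresponding points on the mirrors. Its cone points are the points of $R_j$ on two mirrors $\hat M_s,\hat M_t$, and they have order $m_{st}$.
\item[(c)] If $n\ge2$, then $\Gamma$ is non-elementary.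
\end{enumerate}
\end{proposition}

\begin{proof}
The idea is that $\hat P$, with its part $R$ at infinity, is a strict fundamental domain for $W$ on $\mathbb H^3\cup\Omega$; passing from $W$ to $\Gamma$ doubles $R$.

Since $\Gamma$ has index $2$ in $W$, both groups have the same region of discontinuity. We use the standard fact that a discrete group acts properly discontinuously on $\mathbb H^3\cup\Omega$: for compact $Z\subset\mathbb H^3\cup\Omega$ only finitely many $g$ satisfy $gZ\cap Z\ne\emptyset$. We also use the following consequence of Lemma~\ref{lem:tiling}, in which $V\subset\mathbb H^3$ is open and $g_1,\dots,g_k,h\in W$.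
\begin{equation}\label{eq:star}
\text{If } V\subset g_1P\cup\dots\cup g_kP \text{ and } V\cap h\operatorname{int}P\neq\emptyset, \text{ then } h\in\{g_1,\dots,g_k\}.
\end{equation}
Indeed $V\cap h\operatorname{int}P$ is open and nonempty, and the boundaries of the $g_iP$ are nowhere dense, so $h\operatorname{int}P$ meets some $g_i\operatorname{int}P$.

\emph{Local picture.} Let $\eta\in R$. There is an open neighborhood $U_\eta$ of $\eta$ in $\mathbb B$ contained in $\hat E_t$ for all $t\notin S_\eta$, so that $U_\eta\cap\bigcap_{s\in S_\eta}\hat E_s\subset\hat P$. The finite group $D_\eta$ fixes $\eta$. Let $B_\eta=\bigcap_{d\in D_\eta}dU_\eta$, an invariant open neighborhood of $\eta$ in $\mathbb B$. The images under $D_\eta$ of the chamber $\bigcap_{s\in S_\eta}\hat E_s$ cover $\mathbb B$, so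
\[
B_\eta\subset\bigcup_{d\in D_\eta}d\hat P .
\]

\emph{(1) If $g\in W$ and $gB_\eta\cap B_\eta\ne\emptyset$, then $g\in D_\eta$.} The intersection is open in $\mathbb B$, so it contains a nonempty open $V\subset\mathbb H^3$. This $V$ is covered by the finitely many $gdP$, and also by the finitely many $d'P$, with $d,d'\in D_\eta$. Some $gd\operatorname{int}P$ meets $V$, and by \eqref{eq:star} $gd=d'$ for some $d'$. Consequently $R\subset\Omega$, and the stabilizer of $\eta$ in $W$ is $D_\eta$.

\emph{(2) $\Omega=WR$.} Let $\xi\in\Omega$, and choose $x_k\in\mathbb H^3$ with $x_k\to\xi$ and $g_k\in W$ with $x_k\in g_kP$. After passing to a subsequence, $g_k^{-1}x_k\to y\in\hat P$, and $\hat P\subset\mathbb H^3\cup\Omega$ by (1). By proper discontinuity the $g_k$ take finitely many values; passing to a subsequence, $g_k=g$. Then $\xi=gy$ and $y\in\hat P\cap S^2=R$. With (1) this proves (a).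

\emph{(3) If $x\in R$ and $y=gx\in R$ with $g\in W$, then $x=y$.} The closed convex set $\hat P$ is the closure of its interior, which is $\operatorname{int}P$. So $g\operatorname{int}P$ contains points arbitrarily close to $y$, hence points of $B_y\cap\mathbb H^3\subset\bigcup_{d\in D_y}dP$. By \eqref{eq:star} $g\in D_y$, and $x=g^{-1}y=y$.

By (1)--(3) the map $R\to\Omega/W$ is a continuous bijection from a compact space to a Hausdorff space, hence a homeomorphism.

\emph{(4) Every $R_j$ meets a mirror.} If not, every point of $R_j$ lies in the interior of all discs $\hat E_s\cap S^2$, so a small disc around it lies in $R$ and hence in $R_j$. Then $R_j$ is open and closed in $S^2$, so $R_j=S^2$, which is absurd.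

\emph{(5) Components.} The continuous surjection $\Omega/\Gamma\to\Omega/W\cong R$ shows that $\Omega/\Gamma$ has at least $n$ components. Fix $j$ and choose $s$ such that $R_j$ meets $\hat M_s$. As $W=\Gamma\cup\Gamma r_s$, the preimage of $R_j$ in $\Omega/\Gamma$ is the image of $R_j\cup r_sR_j$. This set is connected, because $r_s$ fixes the points of $R_j\cap\hat M_s$. So there are exactly $n$ components, and the $j$-th is the image of two copies of the compact set $R_j$ under $\eta\mapsto\Gamma\eta$ and $\eta\mapsto\Gamma r_s\eta$. Since $\Omega/\Gamma$ is Hausdorff, this component has the quotient topology. By (3) points over different $\eta$ are never identified, and $\Gamma\eta=\Gamma r_s\eta$ iff the stabilizer $D_\eta$ of $\eta$ contains an orientation-reversing element, that is, iff $\eta$ lies on a mirror. The stabilizer of $\eta$ in $\Gamma$ is $D_\eta\cap\Gamma$, which is trivial unless $S_\eta$ is a pair $\{t,u\}$, and then cyclic of order $m_{tu}$; the stabilizer of $r_s\eta$ is conjugate to it by $r_s$. This proves (b).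

\emph{(6)} If $\Lambda$ had at most two points, $\Omega=S^2\setminus\Lambda$ would be connected, and so would $\Omega/\Gamma$. This proves (c).
\end{proof}

\section{Five planes: proof of Theorem~\ref{thm:one}}\label{sec:first}

We take four planes standing over the sides of a quadrilateral with angles $\frac\pi2,\frac\pi2,\frac\pi2,\frac\pi3$, and a fifth plane cutting off all four corners. The quadrilateral is chosen to have an inscribed circle, so that a larger circle with the same center, the ideal circle of the fifth plane, meets all sides at the same angle, which we can prescribe.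

\subsection*{The quadrilateral}
Let $D\subset\hat{\mathbb C}$ be the open unit disc with its hyperbolic metric, $C=\partial D$, and $J$ the inversion in $C$. Since $\frac\pi4+\frac\pi2+\frac\pi6<\pi$, there is a hyperbolic triangle with vertices $v_2,v_1,v_4$ and angles $\frac\pi4,\frac\pi2,\frac\pi6$ there. Reflect it in the side $v_2v_4$, and let $v_3$ be the image of $v_1$. The two triangles form a convex quadrilateral $Q$ with vertices $v_1,v_2,v_3,v_4$ and angles $\frac\pi2,\frac\pi2,\frac\pi2,\frac\pi3$. Let $\ell_1,\ell_2,\ell_3,\ell_4$ be the lines carrying the sides $v_4v_1,\ v_1v_2,\ v_2v_3,\ v_3v_4$.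

The bisector at $v_1$ meets $v_2v_4$ in an interior point $O$ of that segment. By the symmetry in $v_2v_4$, the point $O$ lies on all four angle bisectors of $Q$, so it has the same distance $\rho>0$ from all $\ell_i$. The foot $f_i$ of the perpendicular from $O$ to $\ell_i$ is interior to the side, because half of each angle of $Q$ is acute.

\subsection*{The circle}
Let $c$ be the hyperbolic circle with center $O$ and radius $\sigma$, where
\[
\sinh \sigma=\frac{\sinh\rho}{\cos(\pi/5)},
\]
and let $B$ be the closed disc that it bounds. Recall that in a right hyperbolic triangle the sine of an acute angle is $\sinh(\text{opposite leg})/\sinh(\text{hypotenuse})$, and $\cosh(\text{hypotenuse})$ is the product of the $\cosh$ of the legs. By the first rule a vertex $v$ with angle $\alpha$ satisfies $\sinh d(O,v)=\sinh\rho/\sin\frac\alpha2$. As $\sin\frac\alpha2\le\frac1{\sqrt2}<\cos\frac\pi5$, all vertices are at distance greater than $\sigma$ from $O$, while the feet $f_i$ are at distance $\rho<\sigma$. By the second rule $\cosh d(O,X)=\cosh\rho\,\cosh d(f_i,X)$ for $X\in\ell_i$, so the distance from $O$ increases as $X$ moves along $\ell_i$ away from $f_i$. Hence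 $c$ meets $\ell_i$ in exactly two points, symmetric about $f_i$ and both interior to the side of $Q$.

In polar coordinates $(r,\varphi)$ at $O$ write $Q=\{r\le b(\varphi)\}$. Then $Q\setminus\operatorname{int}B=\{\sigma\le r\le b(\varphi)\}$ is a disjoint union of four closed regions $T_1,\dots,T_4$, where $T_i$ contains $v_i$ and is bounded by two side segments and an arc of $c$ (Figure~\ref{fig:Q}).

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.75]
\coordinate (v1) at (-0.023,1.325);
\coordinate (v2) at (-1.494,0);
\coordinate (v3) at (-0.023,-1.325);
\coordinate (v4) at (1.556,0);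
\draw[dashed] (0,0) circle (1.95);
\fill[gray!40] (v1)--(v2)--(v3)--(v4)--cycle;
\fill[white] (0,0) circle (1.15);
\draw[thick] (v1)--(v2)--(v3)--(v4)--cycle;
\draw (0,0) circle (1.15);
\fill (0,0) circle (0.025);
\node[right] at (0,0) {$O$};
\node[above] at (v1) {$v_1$};
\node[left] at (v2) {$v_2$};
\node[below] at (v3) {$v_3$};
\node[right] at (v4) {$v_4$};
\node at (0.5,0.6) {$\ell_1$};
\node at (-0.53,0.58) {$\ell_2$};
\node at (-0.53,-0.58) {$\ell_3$};
\node at (0.5,-0.6) {$\ell_4$};
\node at (1.2,-0.82) {$c$};
\draw[thin] (1.12,-0.77)--(0.92,-0.71);
\node at (1.55,1.5) {$C$};
\end{tikzpicture}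
\caption{Schematic picture of the quadrilateral $Q$ in the hyperbolic disc bounded by $C$ (lines drawn straight). The circle $c$ is concentric with the inscribed circle, meets every side twice, and leaves four shaded corner regions $T_1,\dots,T_4$. Each has angle $\pi/5$ at its two corners on $c$.}\label{fig:Q}
\end{figure}

\emph{The angle at a point $X\in c\cap\ell_i$.} In the right triangle $Of_iX$ we have $\sin\angle OXf_i=\sinh\rho/\sinh \sigma=\cos\frac\pi5$, so $\angle OXf_i=\frac\pi2-\frac\pi5=\frac{3\pi}{10}$. Measure directions at $X$ by their angle from the outward radial direction, positively towards the side on which one moves away from $f_i$. The direction along $\ell_i$ away from $f_i$ is then at $\frac{3\pi}{10}$. The inward radial direction, at $\pi$, points into $Q$, so near $X$ the quadrilateral occupies the directions in $[\frac{3\pi}{10},\frac{13\pi}{10}]$. The exterior of $B$ occupies $[-\frac\pi2,\frac\pi2]$. Their intersection is $[\frac{3\pi}{10},\frac\pi2]$. So the angle at $X$ between $c$ and $\ell_i$, on the side of $\ell_i$ containing $Q$ and outside $B$, is $\frac\pi5$.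

\subsection*{The half-spaces}
For $i\le4$ let $M_i$ be the plane whose ideal circle is orthogonal to $C$ and contains $\ell_i$, and let $\hat E_i$ be the side containing $Q$. Let $M_5$ be the plane with ideal circle $c$, and $\hat E_5$ the side not containing $\operatorname{int}B$.

For $i\le4$ the disc $\hat E_i\cap S^2$ is invariant under $J$. The intersection of the four discs is $Q$ inside $D$ and therefore $J(Q)$ in the exterior of $C$. It contains no point $\xi\in C$, since otherwise the hyperbolic ray from $O$ to $\xi$ would lie in the compact set $Q$. As $B\subset D$, we obtain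
\[
R=T_1\sqcup T_2\sqcup T_3\sqcup T_4\sqcup J(Q),
\]
a disjoint union of five closed topological discs.

\subsection*{Condition (C)}
Indices are taken mod $4$ when they refer to $M_1,\dots,M_4$.
\begin{itemize}
\item $R$ has interior points, and near an interior point of $R$ the set $\hat P$ fills $\mathbb B$; so $P$ has nonempty interior.
\item The lines $\ell_1,\ell_3$ have the common perpendicular $\ell_2$, and $\ell_2,\ell_4$ have the common perpendicular $\ell_3$. Hence their circles are disjoint, and $\hat M_1\cap\hat M_3=\hat M_2\cap\hat M_4=\emptyset$.
\item $M_i$ and $M_{i+1}$ cross along the geodesic from $v$ to $J(v)$, where $v=\ell_i\cap\ell_{i+1}$. The wedge angle is the angle of $Q$ at $v$: it is $\frac\pi2$ for the pairs $(1,2),(2,3),(3,4)$ and $\frac\pi3$ for $(4,1)$.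
\item $M_5$ and $M_i$ cross, and $E_5\cap E_i$ has angle $\frac\pi5$.
\item Three faces never meet. If two of the indices are opposite in $\{1,2,3,4\}$, this was just shown. Otherwise the triple is $\{i,i+1,5\}$, and $\hat M_i\cap\hat M_{i+1}$ is the closed geodesic from $v$ to $J(v)$. Both endpoints lie outside $B$, hence by convexity the geodesic lies in the open half-space over $S^2\setminus B$ and misses $\hat M_5$.
\item All faces are nonempty. The geodesic from $v$ to $J(v)$ has its endpoints in $R\subset\hat P$, so by convexity it lies in $F_i\cap F_{i+1}$. The geodesic $M_5\cap M_i$ ends at the two points of $c\cap\ell_i$, which lie in $R$; so it lies in $F_5\cap F_i$.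
\end{itemize}

By Lemma~\ref{lem:tiling} the group $W=\langle r_1,\dots,r_5\rangle$ is discrete. By Proposition~\ref{prop:components} with $n=5$, $\Gamma=W^+$ is a non-elementary Kleinian group for which $\Omega/\Gamma$ has exactly $5$ components. Doubling the disc $T_i$ gives a sphere with cone points of orders $2,5,5$ for $i=1,2,3$ and $3,5,5$ for $i=4$, and doubling $J(Q)$ gives a sphere with cone points of orders $2,2,2,3$.

\subsection*{Three generators}
Let $H=\langle r_1r_3,\ r_2r_4,\ r_1r_5\rangle\subset\Gamma$. Lemma~\ref{lem:parity} with $(a,b,c,d)=(1,2,3,4)$ and $m=3$ shows that $r_1r_2,r_1r_3,r_1r_4\in H$. With $r_1r_5\in H$ it follows that $H$ contains all $r_ir_j=(r_1r_i)^{-1}(r_1r_j)$, so $H=\Gamma$. This proves Theorem~\ref{thm:one}. \qed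

\section{All $N\ge3$: proof of Theorem~\ref{thm:all}}\label{sec:all}

\subsection{Hyperideal polyhedra}
The polyhedron of Section~\ref{sec:first} has five faces, all of whose adjacencies are recorded by a square pyramid graph: $1,2,3,4$ form a cycle, and $5$ is joined to all of them. Its five vertices, all outside $\mathbb B$, correspond to the five faces of this graph. For larger $N$ we prescribe the graph and the angles, and quote an existence theorem.

A \emph{hyperideal polyhedron} is a convex polytope $\Pi$ in projective space $\mathbb{RP}^3\supset\mathbb B$ all of whose vertices lie outside $\mathbb H^3$ and all of whose edges meet $\mathbb H^3$. The external dihedral angle at an edge is $\pi$ minus the internal one.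

\begin{theorem}[Bao--Bonahon {\cite[Theorem 1]{BB}}]\label{thm:BB}
Let $G$ be a $3$-connected graph in $S^2$ with dual graph $G^*$, and let $\theta_e\in(0,\pi)$ be given for each edge $e$. There is a hyperideal polyhedron with $1$-skeleton $G$ and external dihedral angles $\theta_e$ if and only if
\begin{enumerate}
\item for each simple closed curve in $G^*$ with edges $e_1^*,\dots,e_k^*$ one has $\sum\theta_{e_i}\ge2\pi$, with equality possible only if the curve bounds a face of $G^*$;
\item for each embedded arc in $G^*$ with edges $e_1^*,\dots,e_k^*$ that joins two distinct vertices in the closure of one component $A$ of $S^2\setminus G^*$ and is not contained in $\partial A$, one has $\sum\theta_{e_i}>\pi$.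
\end{enumerate}
\end{theorem}

The vertices of $G^*$ are the faces of the polyhedron, i.e.\ our mirrors; the faces of $G^*$ are the vertices of the polyhedron, i.e.\ the components we want to count.

\subsection{The graph}
We want many $4$-cycles in $G^*$ with labels $2,2,2,5$, each saving a generator. A chain of $4$-cycles, consecutive ones sharing one vertex, is economical: a new cycle adds three mirrors. The rest of the sphere must be filled with triangles (up to one quadrilateral), and no triangle may have two labels $2$: a vertex of the polyhedron with angles $\frac\pi2,\frac\pi2,\frac\pi m$ would lie in $\mathbb H^3$. This is the purpose of the following zigzag.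

Let $b\ge1$. Take vertices $z_0,\dots,z_b$ and $s_i,t_i$ for $1\le i\le b$, forming the $4$-cycles
\[
C_i=z_{i-1}\,t_i\,s_i\,z_i\qquad(1\le i\le b).
\]
Draw them nested: $C_{i+1}$ surrounds $C_i$ and touches it exactly at $z_i$. The region between $C_i$ and $C_{i+1}$ is an octagonal disc with boundary walk $z_i,s_i,t_i,z_{i-1},z_i,t_{i+1},s_{i+1},z_{i+1}$. Cut it into six triangles by the five diagonals
\[
s_iz_{i+1},\quad s_is_{i+1},\quad t_is_{i+1},\quad t_it_{i+1},\quad z_{i-1}t_{i+1}
\]
as in Figure~\ref{fig:octagon}. Inside $C_1$ put a vertex $u$ joined to all vertices of $C_1$. Outside $C_b$ there are two cases. In the \emph{even case} put a vertex $w$ there, joined to all vertices of $C_b$. In the \emph{odd case} leave the outside of $C_b$ as a quadrilateral face. (The names refer to the parity of the number $N$ of generators.) Call the graph $G^*$, and let $G$ be its dual. For $b=1$ the odd case is the square pyramid graph of Section~\ref{sec:first}.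

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.15]
\coordinate (a) at (0,0.9);
\coordinate (s) at (1.5,1.8);
\coordinate (t) at (3.5,1.8);
\coordinate (z) at (5.5,1.8);
\coordinate (e) at (7,0.9);
\coordinate (tt) at (5.5,0);
\coordinate (ss) at (3.5,0);
\coordinate (zz) at (1.5,0);
\draw (z)--(e) (zz)--(a);
\draw (s)--(zz) (s)--(ss) (t)--(ss) (t)--(tt) (z)--(tt);
\draw[line width=1.8pt] (a)--(s)--(t)--(z);
\draw[line width=1.8pt] (e)--(tt)--(ss)--(zz);
\foreach \p in {a,s,t,z,e,tt,ss,zz} \fill (\p) circle (0.05);
\node[left] at (a) {$z_i$};
\node[above] at (s) {$s_i$};
\node[above] at (t) {$t_i$};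
\node[above] at (z) {$z_{i-1}$};
\node[right] at (e) {$z_i$};
\node[below] at (tt) {$t_{i+1}$};
\node[below] at (ss) {$s_{i+1}$};
\node[below] at (zz) {$z_{i+1}$};
\end{tikzpicture}
\caption{The region between the $4$-cycles $C_i$ (upper boundary, from the left to the right corner) and $C_{i+1}$ (lower boundary), cut open at their common vertex $z_i$, which appears twice. Thick edges have label $2$, thin edges label $5$. Every triangle has at most one thick edge.}\label{fig:octagon}
\end{figure}

Give the edges $z_{i-1}t_i$, $t_is_i$, $s_iz_i$ the label $2$, and all other edges (including $z_{i-1}z_i$) the label $5$. For an edge with label $m_e$ put $\theta_e=\pi-\pi/m_e$; so $\theta_e$ is $\frac\pi2$ or $\frac{4\pi}5$.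

\subsection{Checking the hypotheses of Theorem~\ref{thm:BB}}

\emph{$G^*$ is simple, and the only edges between vertices of $C_i$ are the four edges of $C_i$.} Two different cycles $C_i$ share at most one vertex, so no edge of one joins two vertices of the other. A diagonal in the region between $C_i$ and $C_{i+1}$ joins a vertex of $C_i\setminus\{z_i\}$ to a vertex of $C_{i+1}\setminus\{z_i\}$. The first set is disjoint from all $C_j$ with $j>i$, and the second from all $C_j$ with $j\le i$. Hence such a diagonal never joins two vertices of a single cycle $C_j$. It also differs from any diagonal between $C_j$ and $C_{j+1}$ with $j>i$, whose endpoints lie in $C_j\cup C_{j+1}$. The five diagonals of one region join different pairs, and the edges at $u$ and $w$ cause no repetition.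

\emph{$G^*$ is $3$-connected.} Every face is a triangle, except for one quadrilateral in the odd case. For a vertex $x$ let $L_x$ be the closed walk around $x$ along the boundary of the union of the faces at $x$: it passes through the neighbors of $x$ in cyclic order and, in the odd case with $x\in C_b$, also through the vertex $o$ opposite to $x$ in $C_b$. It avoids $x$ and has no repeated vertices, because $G^*$ is simple and $o$ is not adjacent to $x$. So $L_x$ is a cycle, and it remains connected when one vertex is deleted. Now let $x,y$ be two vertices and take a simple path in $G^*$ between two other vertices. We reroute it off $\{x,y\}$. A passage $a,x,a'$ with $a,a'\neq y$ is replaced by a walk in $L_x\setminus\{y\}$, and likewise for $y$. If there is a passage $a,x,y,a'$ (or $a,y,x,a'$), then $xy$ is an edge, and at least one of the two faces at it is a triangle $xyc$. We replace the passage by a walk from $a$ to $c$ in $L_x\setminus\{y\}$ followed by a walk from $c$ to $a'$ in $L_y\setminus\{x\}$ (respectively with $x,y$ exchanged). So $G^*\setminus\{x,y\}$ is connected. The dual $G$ of the $3$-connected plane graph $G^*$ is $3$-connected as well.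

\emph{The edges with label $2$} form one simple path $z_0t_1s_1z_1t_2s_2z_2\cdots z_b$. Vertices at distance $2$ along this path form the pairs $\{z_{i-1},s_i\}$ and $\{t_i,z_i\}$, which are opposite in $C_i$, and $\{s_i,t_{i+1}\}$, which could be joined only by a diagonal between $C_i$ and $C_{i+1}$ but is not among the five diagonals. None of these pairs is adjacent. Hence no $3$-cycle contains two edges with label $2$, and no cycle consists of edges with label $2$.

\emph{Condition (1).} A $3$-cycle has $\sum\frac1{m_e}\le\frac12+\frac25<1$, so $\sum\theta_e>2\pi$. A $4$-cycle has a label $5$, so $\sum\theta_e\ge\frac{3\pi}2+\frac{4\pi}5>2\pi$. A cycle of length $k\ge5$ has $\sum\theta_e\ge\frac{k\pi}2>2\pi$. All inequalities are strict.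

\emph{Condition (2).} An arc of length at least $3$ has $\sum\theta_e\ge\frac{3\pi}2>\pi$. An arc of length $2$ has $\sum\theta_e\ge\frac\pi2+\frac{4\pi}5>\pi$ unless both labels are $2$. In that case its endpoints are not adjacent, so $A$ is not a triangle; it must be the quadrilateral of the odd case, and the arc is $z_{b-1}t_bs_b$ or $t_bs_bz_b$. Both are contained in $\partial A$, so the condition does not concern them. An arc of length $1$ is an edge between two vertices of the face $A$. Two adjacent vertices of a face are joined by an edge of $\partial A$ (for the quadrilateral, because its diagonals are not edges of $G^*$), and $G^*$ is simple; so an arc of length $1$ is always contained in $\partial A$.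

Hence there is a hyperideal polyhedron $\Pi$ with $1$-skeleton $G$ and internal dihedral angles $\pi/m_e$. At an ideal vertex, that is, a vertex on $S^2$, the external angles would sum to exactly $2\pi$. Since all inequalities in (1) are strict, there is none, and \emph{all vertices of $\Pi$ lie outside $\mathbb B$}.

\subsection{From the projective polytope to half-spaces}
The polytope $\Pi$ lives in $\mathbb{RP}^3$, and we must make sure that it gives a single convex polyhedron in $\mathbb H^3$ to which all its edges contribute. Write $\mathbb B=\mathbb P(\bar V)$, the image of $\bar V\setminus\{0\}$, where $V=\{x_0>|(x_1,x_2,x_3)|\}\subset\mathbb R^4$. Write $\Pi=\mathbb P(\mathcal C)$ with a closed convex cone $\mathcal C=\{f_s\ge0\text{ for all faces }s\}$ that has nonempty interior and contains no line; the linear form $f_s$ vanishes on the face $s$.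

The line through an edge $e$ of $\Pi$ meets $\mathbb B$ in a chord $\kappa_e$. The edge meets $\mathbb H^3$ and its endpoints are outside $\mathbb B$, so $\kappa_e$ lies in the interior of $e$. Its lift to $\mathcal C\setminus\{0\}$ is connected, so it lies in one of $\bar V$, $-\bar V$; accordingly we put $\varepsilon_e=+$ or $\varepsilon_e=-$.

\begin{lemma}\label{lem:sign}
All signs $\varepsilon_e$ are equal.
\end{lemma}

\begin{proof}
It suffices to consider the edges of one face $\Phi$, since any two faces are connected by a chain of adjacent faces. Suppose that both signs occur on $\Phi$. As $\Phi$ has at least three edges, we find edges $1,2,3$ of $\Phi$ with signs $+,+,-$, after replacing $\mathcal C$ by $-\mathcal C$ if necessary. Their chords $\kappa_1,\kappa_2,\kappa_3$ in the disc $\mathbb B\cap(\text{plane of }\Phi)$ are disjoint, because edges meet only in vertices. Let $h_i$ be a linear form on the span of the cone over $\Phi$ that is nonnegative on this cone and whose zero set in it is the cone over edge $i$; so $\kappa_i$ is the zero set of $h_i$ in the disc. Pick $v_i\in V$ over a point of $\kappa_i\cap\mathbb H^3$. Then $v_1,v_2,-v_3\in\mathcal C$,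 so
\[
h_1(v_2)>0>h_1(v_3),\qquad h_2(v_1)>0>h_2(v_3).
\]
So $\kappa_1$ separates $\kappa_2$ from $\kappa_3$ in the disc, and $\kappa_2$ separates $\kappa_1$ from $\kappa_3$. But if $\kappa_1$ separates $\kappa_2$ from $\kappa_3$, then $\kappa_1$ together with its side containing $\kappa_3$ is a connected set that misses $\kappa_2$, so $\kappa_1$ and $\kappa_3$ are on the same side of $\kappa_2$. This is a contradiction.
\end{proof}

Replacing $\mathcal C$ by $-\mathcal C$ (and the $f_s$ by $-f_s$) if necessary, we assume that all signs are $+$. Let $\hat E_s=\mathbb P(\{x\in\bar V: f_s(x)\ge0\})$. With the notation of Section~\ref{sec:reflection},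
\[
\hat P=\mathbb P(\mathcal C\cap\bar V),\qquad \hat F_s\subset s,\qquad \kappa_e\subset\hat P \text{ for every edge } e .
\]

\emph{Condition (C) holds, with the labels as the integers $m_{st}$.} (i) A point of $\kappa_e\cap\mathbb H^3$ lifts to $\mathcal C\cap V$, and $\mathcal C$ is the closure of its interior, so $P$ has interior points. Each face $s$ has an edge $e$, and $\kappa_e\cap\mathbb H^3\subset F_s$. (ii) If $\hat F_s\cap\hat F_t\ne\emptyset$, then $s\cap t$ is a face of $\Pi$ meeting $\mathbb B$. It is not a vertex, so it is an edge $e$. Near the points of $\kappa_e\cap\mathbb H^3$ the sets $P$ and $\Pi$ agree, so $M_s$ and $M_t$ cross there and the wedge has angle $\pi/m_{st}$. (iii) Three different faces of $\Pi$ meet at most in a vertex, which lies outside $\mathbb B$.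

\subsection{Counting components}
We show that $R$ has exactly one component for each vertex of $\Pi$.

Fix a face $s$ of $\Pi$ with $k$ edges. In the plane of $s$, the cone over $s$ is cut out by the inequalities $f_t\ge0$ for the $k$ faces $t$ adjacent to $s$, and $f_t=0$ meets the disc $\hat M_s$ in the chord $\kappa_e$, $e=s\cap t$. So $\hat F_s$ is obtained from $\hat M_s$ by cutting off the $k$ caps $\{f_t<0\}$ along these chords. The chords are pairwise disjoint, and each lies in $\hat P$, hence on the side $f_t>0$ of each of the others; so the caps are pairwise disjoint. Thus the boundary of $\hat F_s$ consists of the $k$ chords and of $k$ arcs of the circle $\hat M_s\cap S^2$. In an affine chart in which $s$ is a bounded convex polygon, $\hat F_s$ is a convex subset of $s$. Seen from an interior point of $\hat F_s$, the chords occur along its boundary in the order of the edges along $\partial s$. Hence each of the $k$ arcs joins the chords of two consecutive edges, and there is exactly one arc for each corner $v$ of $s$. It joins the ends nearest to $v$ of the two chords on the edges of $s$ at $v$.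

Going around a vertex $v$ of $\Pi$, the arcs at $v$ in the successive faces fit together to a simple closed curve $\gamma_v$, because arcs in different faces $s,t$ can meet only in endpoints of the chord on the edge $s\cap t$. For the same reason the curves $\gamma_v$ for different $v$ are disjoint. By (C), near each of its points $R$ is a disc, a half-disc or a sector, so $R$ is a compact surface with boundary $\bigcup_s(\hat F_s\cap S^2)=\bigcup_v\gamma_v$.

The complement $S^2\setminus R$ is the union of the open discs $S^2\setminus\hat E_s$. For adjacent faces the ideal circles cross, so these discs overlap. As $G^*$ is connected, $S^2\setminus R$ is connected. Now a component of $R$ with $\mu$ boundary curves has a complement in $S^2$ with $\mu$ components, each of which contains points of $S^2\setminus R$ near the corresponding boundary curve. So $\mu\le1$, and $\mu\ge1$ because $R\neq S^2$. Therefore each component of $R$ has exactly one boundary curve $\gamma_v$, and the number of components of $R$ is the number of vertices of $\Pi$, i.e.\ of faces of $G^*$.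

By Lemma~\ref{lem:tiling} and Proposition~\ref{prop:components}, $\Gamma=W^+$ is discrete and $\Omega/\Gamma$ has as many components as $G^*$ has faces. In the even case $G^*$ is a triangulation with $3b+3$ vertices. In the odd case the four triangles at $w$ are replaced by one quadrilateral. So
\[
K=\begin{cases}2(3b+3)-4=6b+2&\text{(even case)},\\ (6b+2)-4+1=6b-1&\text{(odd case)}.\end{cases}
\]
In particular $K\ge2$, so $\Gamma$ is non-elementary.

\subsection{Counting generators}
Let $H\subset\Gamma$ be generated by $r_{z_{i-1}}r_{s_i}$ and $r_{t_i}r_{z_i}$ for $1\le i\le b$, by $r_{z_0}r_u$, and in the even case also by $r_{z_0}r_w$. The labels around $C_i$ are $2,2,2,5$, so Lemma~\ref{lem:parity} applies with $(a,b,c,d)=(z_{i-1},t_i,s_i,z_i)$ and $m=5$: $H$ contains all products of two reflections belonging to $C_i$. Since $C_i$ and $C_{i+1}$ share the vertex $z_i$, it follows that $H$ contains $r_{z_0}r_x$ for all $x$ in the cycles, and by definition also for $x=u$ and, in the even case, $x=w$. Hence $H$ contains all products $r_xr_y$, and $H=\Gamma$.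

In the even case $N=2b+2$ and $K=6b+2=3N-4$; in the odd case $N=2b+1$ and $K=6b-1=3N-4$. With $b\ge1$ all $N\ge3$ occur. Finally $3N-4>2(N-1)$ for $N\ge3$, and if $\alpha<3$, then $3N-4>\alpha(N-1)+\beta$ for all large $N$. This proves Theorem~\ref{thm:all}. \qed

\begin{remark}
We gave all edges outside the path of $2$'s the same label. With this choice $5$ is the least odd label possible: with $3$ in place of $5$, a triangle with labels $2,3,3$ would violate condition (1), as $\frac12+\frac13+\frac13>1$. Oddness itself is needed only for the edges $z_{i-1}z_i$.
\end{remark}

\section{Upper bounds: proof of Theorem~\ref{thm:upper}}\label{sec:upper}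

For an integer $q\ge2$ let $A_q(\Delta_j,\Gamma_j)$ be the space of cusp forms of weight $(-2q)$. Bers \cite{Bers} proved that
\begin{equation}\label{eq:bersq}
\sum_j\dim A_q(\Delta_j,\Gamma_j)\le(2q-1)(N-1).
\end{equation}
If, for some choice of weights, every component contributes at least $1$ in total to the left-hand sides, these inequalities bound $K$. Let the component have signature $(g;\nu_1,\dots,\nu_n)$: genus $g$ and marked points of orders $2\le\nu_i\le\infty$, with $\nu_i=\infty$ for a puncture. By Riemann--Roch
\begin{equation}\label{eq:RR}
\dim A_q=(2q-1)(g-1)+\sum_i\Bigl\lfloor q-\frac q{\nu_i}\Bigr\rfloor ,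
\end{equation}
where a puncture contributes $q-1$ to the sum, and where for $g=0$ a negative value is to be replaced by $0$. The signature is hyperbolic; in particular $n\ge1$ if $g=1$, and $n\ge3$ if $g=0$.

\smallskip
\emph{(a)} We claim that $\dim A_4+\dim A_6\ge1$ for every hyperbolic signature. In \eqref{eq:RR} a marked point of order $\nu$ contributes
\begin{itemize}
\item for $q=4$: $2$ if $\nu=2,3$, and $3$ if $\nu\ge4$;
\item for $q=6$: $3$ if $\nu=2$, $4$ if $\nu=3,4,5$, and $5$ if $\nu\ge6$.
\end{itemize}
If $g\ge2$, then $\dim A_4\ge7$. If $g=1$, then $\dim A_4\ge2$. If $g=0$ and $n\ge4$, then $\dim A_4\ge-7+8=1$. There remain $g=0$, $n=3$: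
\begin{itemize}
\item if all $\nu_i\ge3$, then $\dim A_6\ge-11+12=1$;
\item for $(2,3,\nu)$ with $\nu\ge7$, $\dim A_6=-11+3+4+5=1$;
\item for $(2,\nu,\nu')$ with $\nu\ge4$, $\nu'\ge5$, $\dim A_4=-7+2+3+3=1$.
\end{itemize}
This list contains all hyperbolic triples, since $(2,2,\nu)$, $(2,3,\nu)$ with $\nu\le6$, and $(2,4,4)$ are not hyperbolic. Adding \eqref{eq:bersq} for $q=4$ and $q=6$ gives $K\le(7+11)(N-1)=18(N-1)$.

\smallskip
\emph{(b)} If $\Gamma$ has no elements of order $2$, then all $\nu_i\ge3$, and each marked point contributes $2$ for $q=3$. So $\dim A_3=5(g-1)+2n$, which is at least $1$ for $g=0$ (where $n\ge3$), at least $2$ for $g=1$ (where $n\ge1$), and at least $5$ for $g\ge2$. Now \eqref{eq:bersq} with $q=3$ gives $K\le5(N-1)$.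

\smallskip
\emph{(c)} If $\Gamma$ is torsion-free, every component has area $2\pi(2g-2+n)\ge2\pi$, and \eqref{eq:bersarea} gives $2\pi K\le4\pi(N-1)$. \qed

\begin{thebibliography}{9}

\bibitem{BB} X. Bao and F. Bonahon, \emph{Hyperideal polyhedra in hyperbolic 3-space}, Bull. Soc. Math. France \textbf{130} (2002).

\bibitem{Bers} L. Bers, \emph{Inequalities for finitely generated Kleinian groups}, J. Analyse Math. \textbf{18} (1967).

\end{thebibliography}

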